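# Sets that no quasi-invariant extension of a measure can measure

**Theorem 1.** Let $(E,G)$ be a space with a transformation group and let $\mu$ be a $\sigma$-finite $G$-quasi-invariant measure on $E$. Suppose that $G$ is uncountable, that $G$ acts freely in $E$ with respect to $\mu$, and that $X$ is a $\mu$-measurable set with $\mu(X)>0$. Then there is a set $V\subset X$ that is nonmeasurable with respect to every $G$-quasi-invariant measure on $E$ extending $\mu$.

We work in ZFC throughout. The first task is to say exactly what the words mean; the second is to see why the set of Vitali does not prove the theorem.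

## 1. Quasi-invariance, extensions, and freeness modulo null sets

A *space with a transformation group* is a pair $(E,G)$ where $E$ is a nonempty set and $G$ is a group of bijections of $E$ onto itself. Measures are countably additive and live on $\sigma$-algebras of subsets of $E$ that contain $E$; the $\sigma$-algebra of $\mu$ is written $\mathrm{dom}(\mu)$.

**Definition (quasi-invariant, invariant).** A measure $\mu$ is *$G$-quasi-invariant* if $\mathrm{dom}(\mu)$ is invariant under all $g\in G$ and, for all $Y\in\mathrm{dom}(\mu)$ and $g\in G$, we have $\mu(g(Y))=0$ if and only if $\mu(Y)=0$. It is *$G$-invariant* if moreover $\mu(g(Y))=\mu(Y)$ for all such $Y,g$.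

For example, let $G$ be the group of translations of $\mathbb R$. The standard Gaussian measure on Borel sets has the same null sets as Lebesgue measure, so it is $G$-quasi-invariant. It is not $G$-invariant: the measures of $[0,1]+n$ tend to $0$.

**Definition (extension).** A measure $\mu'$ on $E$ *extends* $\mu$ if $\mathrm{dom}(\mu)\subset\mathrm{dom}(\mu')$ and $\mu'$ coincides with $\mu$ on $\mathrm{dom}(\mu)$.

**Definition (free action with respect to $\mu$).** Let $\mu^*(A)=\inf\{\mu(B):A\subset B\in\mathrm{dom}(\mu)\}$. The group $G$ *acts freely in $E$ with respect to $\mu$* if $\mu^*(\{x\in E:g(x)=h(x)\})=0$ for any two distinct $g,h\in G$.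

The outer measure appears because the set $\{g=h\}$ need not be measurable. For example, the rotations of the plane about the origin act freely with respect to plane Lebesgue measure: two distinct rotations agree only at the origin. They do not act freely in the strict sense, since the origin is fixed by all.

Look at the quantifiers in Theorem 1. One set $V$ must defeat all quasi-invariant extensions at once, and these extensions may live on very large $\sigma$-algebras about which we know nothing. A result of Solecki gives the same conclusion for invariant measures: if $\mu$ is $\sigma$-finite and $G$-invariant, $G$ is uncountable and acts freely with respect to $\mu$, and $\mu(X)>0$, then $X$ has a subset nonmeasurable with respect to every $G$-invariant extension of $\mu$. Every invariant measure is quasi-invariant, so Theorem 1 contains this statement.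

For $K\subset G$ and $A\subset E$ put $KA=\bigcup_{k\in K}k(A)$. For $g \in G$ let $\mathrm{Fix}(g)=\{x:gx=x\}$, and let $e$ be the identity. We shall use four elementary facts.

**(F1)** *Call $A$ $\mu$-negligible if $\mu^*(A)=0$. Then $A$ is $\mu$-negligible if and only if it is contained in a $\mu$-null set $B\in\mathrm{dom}(\mu)$; and if $\mu$ is $G$-quasi-invariant, the $\mu$-negligible sets form a $G$-invariant $\sigma$-ideal.* If $\mu^*(A)=0$, choose $B_n\supset A$ in $\mathrm{dom}(\mu)$ with $\mu(B_n)\le 1/n$ and intersect them. The rest is immediate. In particular, if the action is free with respect to $\mu$, then $\mathrm{Fix}(g)$ is $\mu$-negligible for every $g\ne e$.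

**(F2)** *For every $\sigma$-finite measure $\nu$ there is a finite measure $m$ with the same domain and the same null sets.* Let $E=\bigcup_{n\ge1}E_n$ with $\nu(E_n)<\infty$ and put $m(A)=\sum_n 2^{-n}\nu(A\cap E_n)/(1+\nu(E_n))$.

**(F3)** *If $\nu$ is $\sigma$-finite, there is no uncountable family $(A_i)_{i\in I}$ of sets of positive $\nu$-measure with $\nu(A_i\cap A_j)=0$ for $i\neq j$.* Take $m$ as in (F2). If $I$ is uncountable, then for some $\varepsilon>0$ infinitely many $A_i$ have $m(A_i)\ge\varepsilon$. Any $n$ of these have a union of measure at least $n\varepsilon$, because their pairwise intersections are $m$-null. For large $n$ this exceeds $m(E)$.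

**(F4)** *Every extension $\nu$ of a $\sigma$-finite $\mu$ is $\sigma$-finite, and every $\mu$-null set is $\nu$-null.* The same countable cover by sets of finite measure works for $\nu$.

## 2. Why a Vitali set does not suffice

The sensible first attempt is the classical one. Take $E=\mathbb R$, $G$ the translations, $\mu=\lambda$ Lebesgue measure. View $\mathbb R$ as a vector space over $\mathbb Q$ and choose a linear complement $W$ of $\mathbb Q$, so that $\mathbb R=\mathbb Q\oplus W$. Then $W$ meets each coset of $\mathbb Q$ in exactly one point, and $\mathbb R$ is the disjoint union of the sets $W+q$, $q\in\mathbb Q$.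

*For invariant extensions $W$ works.* Let $\nu$ be an invariant extension of $\lambda$ with $W\in\mathrm{dom}(\nu)$, and let $N=W\cap[i,i+1]$ with $i\in\mathbb Z$. The sets $N+q$ with $q\in\mathbb Q\cap[0,1]$ are disjoint, lie in $[i,i+2]$, and all have measure $\nu(N)$. So $\nu(N)=0$. Summing over $i$ gives $\nu(W)=0$, hence $\nu(\mathbb R)=0$, a contradiction.

*For quasi-invariant extensions the argument stops at the words "all have measure $\nu(N)$".* Infinitely many disjoint translates may have positive measures with a finite sum. This really happens for $W$.

**Example 2.** *There is a translation-quasi-invariant extension $\nu$ of $\lambda$ with $W\in\mathrm{dom}(\nu)$.*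

First, every Lebesgue measurable set $A$ disjoint from $W$ is null. Suppose $\lambda(A)>0$. Pick $0\ne w\in W$; then $D=\mathbb Qw$ is a countable dense subgroup of $\mathbb R$ contained in $W$. By the Lebesgue density theorem $A+D$ has null complement. Since $D\subset W$ and $W$ is a group, $A+D$ is disjoint from $W$. So $W$ is null, and $\mathbb R=\bigcup_q(W+q)$ is null, which is absurd. By translation, measurable sets disjoint from $W+q$ are null too.

Choose $p_q>0$ $(q\in\mathbb Q)$ with $\sum_qp_q=1$. The sets
$$\bigcup_{q\in\mathbb Q}\big(A_q\cap(W+q)\big),\qquad A_q\ \text{Lebesgue measurable},$$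
form a $\sigma$-algebra: take complements and countable unions of the $A_q$ separately for each $q$. Let $\nu$ of the displayed set be $\sum_qp_q\lambda(A_q)$.

This is well defined: if $A_q\cap(W+q)=A_q'\cap(W+q)$, then $A_q\triangle A_q'$ misses $W+q$, so it is null. It is countably additive for the same reason: if two of the sets are disjoint, the corresponding intersections $A_q\cap A'_q$ miss $W+q$ and are null. Taking all $A_q$ equal shows that $\nu$ extends $\lambda$. Translation by $r=q_0+w$ with $q_0\in\mathbb Q$, $w\in W$ carries $A_q\cap(W+q)$ to $(A_q+r)\cap(W+q+q_0)$. A set is $\nu$-null exactly when all $A_q$ are $\lambda$-null, so $\nu$ is quasi-invariant. Here $\nu((W+q)\cap[0,1])=p_q>0$ for every $q$.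

Countable families of disjoint translates therefore yield nothing. What does survive in the quasi-invariant setting is (F3): *uncountably* many almost disjoint translates of one measurable set force it to be null. This is where the uncountability of $G$ must enter.

## 3. A version for $K$-invariant sets

From now on let $\mu$ be $\sigma$-finite and $G$-quasi-invariant, with $G$ uncountable and acting freely with respect to $\mu$. Fix a subgroup $\Gamma\le G$ with $|\Gamma|=\omega_1$, for instance the one generated by any $\omega_1$ elements of $G$.

**Definition.** Let $\mathcal M_\Gamma$ be the class of all $\sigma$-finite $\Gamma$-quasi-invariant measures $\nu$ on $E$ such that $\mathrm{dom}(\nu)\supset\mathrm{dom}(\mu)$ and every $\mu$-null set is $\nu$-null.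

By (F4), every $G$-quasi-invariant extension of $\mu$ belongs to $\mathcal M_\Gamma$.

**Theorem 3.** Let $K\le\Gamma$ be a countable subgroup and let $Y\in\mathrm{dom}(\mu)$ be a $K$-invariant set with $\mu(Y)>0$. There is a $K$-invariant $U\subset Y$ such that $U\notin\mathrm{dom}(\nu)$ for every $\nu\in\mathcal M_\Gamma$ with $\nu(Y)>0$.

**Theorem 3 implies Theorem 1.** Take $K=\{e\}$, $Y=X$ and $V=U$. A $G$-quasi-invariant extension $\nu$ of $\mu$ lies in $\mathcal M_\Gamma$ and $\nu(X)=\mu(X)>0$, so $V\notin\mathrm{dom}(\nu)$. $\square$

The subgroup $K$ is needed only in Section 9, where $X$ is not assumed measurable. At a first reading put $K=\{e\}$ everywhere; then a coset of $K$ is just a group element.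

## 4. A rank function with null initial segments

This section extracts from $|\Gamma|=\omega_1$ an increasing $\omega_1$-chain of sets that covers $E$ and whose measurable subsets are null for all $\nu\in\mathcal M_\Gamma$.

Let $H\le\Gamma$ be any countable subgroup; a particular one will be chosen in Section 7. Enumerate $\Gamma=\{\gamma_\xi:\xi<\omega_1\}$ and let $\Gamma_\alpha$ be the subgroup generated by $H\cup\{\gamma_\xi:\xi<\alpha\}$. Then $(\Gamma_\alpha)_{\alpha<\omega_1}$ is an increasing family of countable subgroups with union $\Gamma$ and $\Gamma_0=H$. Let $S\subset E$ be a selector of the $\Gamma$-orbits (exactly one point from each orbit). For $x\in E$ put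
$$\rho(x)=\min\{\alpha<\omega_1:x\in\Gamma_\alpha S\}.$$
The minimum exists because $x=\gamma s$ for some $\gamma\in\Gamma$, $s\in S$. Since the $\Gamma_\alpha$ increase, $\{\rho\le\alpha\}=\Gamma_\alpha S$. Since $H\Gamma_\alpha=\Gamma_\alpha$ for all $\alpha$, the function $\rho$ is $H$-invariant: $\rho(hx)=\rho(x)$ for $h\in H$.

*A model to keep in mind.* Let $E=\Gamma$ be a group of cardinality $\omega_1$ acting on itself by left translations, and let $\mu$ be $0$ on countable sets and $1$ on sets with countable complement. One can take $S=\{e\}$, so $\{\rho\le\alpha\}=\Gamma_\alpha$ is a countable set, which is $\mu$-null. The next lemma says that in general the sets $\Gamma_\alpha S$ are just as small.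

**Lemma 4.** If $\nu\in\mathcal M_\Gamma$, $N\in\mathrm{dom}(\nu)$ and $N\subset\Gamma_\alpha S$ for some $\alpha<\omega_1$, then $\nu(N)=0$.

*Proof.* **Step 1. Translates of $N$ by elements outside $\Gamma_\alpha$ almost miss $N$.** Let $g\in\Gamma\setminus\Gamma_\alpha$ and $x\in N\cap g^{-1}N$. Write $x=as$ and $gx=bs'$ with $a,b\in\Gamma_\alpha$ and $s,s'\in S$. The points $s$ and $s'$ lie in one $\Gamma$-orbit, so $s=s'$. Thus $gas=bs$, so $b^{-1}ga$ fixes $s$ and $x=as\in a\,\mathrm{Fix}(b^{-1}ga)$. If $b^{-1}ga$ were in $\Gamma_\alpha$, so would be $g$; hence $b^{-1}ga\ne e$. We have shown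
$$N\cap g^{-1}N\subset\bigcup_{a,b\in\Gamma_\alpha,\ b^{-1}ga\neq e}a\,\mathrm{Fix}(b^{-1}ga).$$
By (F1) and freeness the right side is a countable union of $\mu$-negligible sets. So the left side, which is in $\mathrm{dom}(\nu)$, is contained in a $\mu$-null set, and $\nu(N\cap g^{-1}N)=0$.

**Step 2. There are uncountably many such translates.** Since $\Gamma_\alpha$ is countable, we can choose $g_i\in\Gamma$ $(i<\omega_1)$ in different left cosets of $\Gamma_\alpha$. For $i\ne j$ put $g=g_j^{-1}g_i\notin\Gamma_\alpha$. Then $g_iN\cap g_jN=g_i(N\cap g_i^{-1}g_jN)=g_i(N\cap g^{-1}N)$ is $\nu$-null by Step 1 and quasi-invariance. If $\nu(N)>0$, all $g_iN$ would have positive measure, contradicting (F3). $\square$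

Does a selector $S$ now serve as $V$? No: Lemma 4 only says that *if* $S$ is measurable, it is null, and this is no contradiction, since uncountably many translates are needed to cover $E$. In the model, $S=\{e\}$ is simply a null measurable set. We need a set whose measurability forces some $\Gamma_\beta S$ to contain a measurable set of positive measure. The tool for this is a way of describing countable ordinals by countably many bits.

## 5. Codes of countable ordinals and boundedness

Identify $2^\omega$ with $2^{\omega\times\omega}$ by a fixed bijection $\omega\to\omega\times\omega$, so that a point $z\in2^\omega$ is a binary relation $\{(i,j):z(i,j)=1\}$ on $\omega$.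

**Definition.** $\mathrm{WO}\subset2^\omega$ is the set of those $z$ whose relation is a (strict) well-ordering of $\omega$. For $z\in\mathrm{WO}$ let $|z|<\omega_1$ be its order type.

For example, the relation $i<j$ is a code of $\omega$. Putting $0$ above everything, $1,2,3,\dots,0$, gives a code of $\omega+1$. An ordering of $\omega$ isomorphic to that of $\mathbb Q$ is not in $\mathrm{WO}$. Every countably infinite ordinal has a code.

We use three classical facts (Kechris, *Classical Descriptive Set Theory*, Sections 21, 27, 31).

* $\mathrm{WO}$ is coanalytic.
* Coanalytic sets are measurable for the completion of every finite Borel measure (Luzin).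
* If $A\subset\mathrm{WO}$ is analytic, then $\sup_{z\in A}|z|<\omega_1$ (boundedness theorem).

**Lemma 5.** For every finite Borel measure $\lambda$ on $2^\omega$ there is $\beta<\omega_1$ such that $\{z\in\mathrm{WO}:|z|\ge\beta\}$ is $\lambda$-negligible, that is, contained in a Borel $\lambda$-null set.

*Proof.* The purpose is to exhaust $\mathrm{WO}$ by sets to which boundedness applies. The first two facts make $\mathrm{WO}$ measurable for the completion of $\lambda$. Finite Borel measures on $2^\omega$ are inner regular with respect to compact sets, so there are compact $F_n\subset\mathrm{WO}$ such that $\mathrm{WO}\setminus\bigcup_nF_n$ is $\lambda$-negligible. Compact sets are analytic, so by boundedness there are $\beta_n<\omega_1$ with $|z|<\beta_n$ for $z\in F_n$. Let $\beta=\sup_n\beta_n<\omega_1$. If $z\in\mathrm{WO}$ and $|z|\ge\beta$, then $z\notin\bigcup_nF_n$. $\square$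

For each $\alpha<\omega_1$ choose $z_\alpha\in\mathrm{WO}$ with $|z_\alpha|=\omega+\alpha$. In particular $|z_\alpha|\ge\alpha$.

## 6. Countably many test sets

For $k\in\omega$ let $P_k=\{x\in E:z_{\rho(x)}(k)=1\}$. The sequence $(P_k)$ records, bit by bit, a code of the rank of each point.

**Proposition 6.** If $\nu\in\mathcal M_\Gamma$ and $\nu(E)>0$, then at least one of the sets $P_k$ is not in $\mathrm{dom}(\nu)$.

*Proof.* Suppose all $P_k\in\mathrm{dom}(\nu)$. Then $F(x)=z_{\rho(x)}$ is a measurable map from $\mathrm{dom}(\nu)$ to the Borel sets of $2^\omega$. Take $m$ as in (F2) for $\nu$ and apply Lemma 5 to $\lambda(A)=m(F^{-1}(A))$. It gives $\beta<\omega_1$ and a Borel set $A\supset\{z\in\mathrm{WO}:|z|\ge\beta\}$ with $\lambda(A)=0$. Put $Q=F^{-1}(A)$; this is $\nu$-null. If $\rho(x)\ge\beta$, then $|F(x)|\ge\rho(x)\ge\beta$, so $x\in Q$. Hence $E\setminus Q\subset\{\rho<\beta\}\subset\Gamma_\beta S$, and $\nu(E\setminus Q)=0$ by Lemma 4. So $\nu(E)=0$, a contradiction. $\square$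

This is close to Theorem 1, but it stops at one exact point: the index $k$ may depend on $\nu$, and the proof does not say which $k$ fails. We want a single set, inside $X$, and it must carry all bits. Cutting $X$ into measurable pieces $X_k$ and taking $\bigcup_k(P_k\cap X_k)$ does not help, because the argument needs *all* bits of the code of $\rho(x)$ at the same $x$.

The way out is to store the bits of one code at different points of a single orbit of a *countable* group $H$, on which $\rho$ is constant, and to read them back by applying elements of $H$. Here is the scheme in the model $E=\Gamma=X$ of Section 4. Let $H=\{h_0,h_1,\dots\}$ be an infinite countable subgroup, enumerated without repetition, and let $T$ be a selector of the $H$-orbits. Put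
$$U=\{h_kt:\ t\in T,\ z_{\rho(t)}(k)=1\}.$$
If $U\in\mathrm{dom}(\nu)$, then $f(x)(k)=1\iff h_kx\in U$ defines a measurable map $f$ into $2^\omega$, and $f(t)=z_{\rho(t)}$ for $t\in T$.

Two difficulties remain.

* *Where the code starts.* The set $T$ need not be measurable, and $f(x)$ is a code of $\rho(x)$ only when $x\in T$. But some $h\in H$ brings $x$ into $T$, so $f(hx)=z_{\rho(x)}$ for at least one $h$. Lemma 5 is applied to each of the countably many maps $x\mapsto f(hx)$, and it does not matter which $h$ is the right one.
* *Room inside $X$.* For $X\ne E$ the point $h_kt$ may lie outside $X$. We have to write along those points of the orbit that lie in $X$, so there must be infinitely many of them. This requires a good choice of $H$.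

For the second difficulty, look at $E=\mathbb R$ and $X=[0,1)$. With $H=\mathbb Z$ every orbit meets $X$ in a single point; with $H=\mathbb Q$ every orbit meets $X$ infinitely often. The next section shows that a suitable $H$ always exists.

## 7. A countable subgroup with infinitely many returns

Let $K$ and $Y$ be as in Theorem 3. For a countable subgroup $H$ with $K\le H\le\Gamma$ and $x\in E$ let
$$R_H(x)=\{Kh:\ h\in H,\ hx\in Y\},$$
a set of right cosets of $K$ in $H$. The condition does not depend on the representative $h$: as $Y$ is $K$-invariant, $khx\in Y$ if and only if $hx\in Y$ for $k\in K$.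

**Lemma 7.** There is a countable subgroup $H$ with $K\le H\le\Gamma$ such that $R_H(x)$ is infinite for $\mu$-almost all $x\in Y$.

*Proof.* Let $m$ be a finite measure on $\mathrm{dom}(\mu)$ with the same null sets as $\mu$.

**Step 1. We choose $H$ so that the good part of $Y$ is as large as possible.** Put $Y_H=\{x\in Y:R_H(x)\text{ is infinite}\}$. The number $|R_H(x)|$ is the sum, over representatives $h$ of the countably many right cosets of $K$ in $H$, of the indicators of the sets $h^{-1}(Y)\in\mathrm{dom}(\mu)$. So $Y_H\in\mathrm{dom}(\mu)$. If $H\le H'$, then $R_H(x)\subset R_{H'}(x)$ and $Y_H\subset Y_{H'}$. Let $s=\sup_Hm(Y_H)$, choose $H_n$ with $m(Y_{H_n})\to s$, and let $H$ be the subgroup generated by $\bigcup_nH_n$. It is countable, contains $K$, and $m(Y_H)=s$.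

**Step 2. If a bad part of positive measure were left, uncountability would produce infinitely many overlapping translates of it.** Let $Z=Y\setminus Y_H$ and suppose $m(Z)>0$. By quasi-invariance $m(gZ)>0$ for all $g\in\Gamma$. Since $\Gamma$ is uncountable and $K$ is countable, there are uncountably many left cosets $gK$ in $\Gamma$. Choosing one representative in each, we find $\varepsilon>0$ such that infinitely many representatives satisfy $m(gZ)\ge\varepsilon$. So there are $g_1,g_2,\dots\in\Gamma$ in pairwise different left cosets of $K$ with $m(g_nZ)\ge\varepsilon$ for all $n$. Let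
$$L=\limsup_ng_nZ=\bigcap_{n}\bigcup_{j\ge n}g_jZ.$$
The sets $\bigcup_{j\ge n}g_jZ$ decrease and have measure at least $\varepsilon$. Since $m$ is finite, $m(L)\ge\varepsilon$. As $L\subset\bigcup_ng_nZ$, there is $n$ with $m(L\cap g_nZ)>0$. Fix it and put
$$W=Z\cap g_n^{-1}(L)=g_n^{-1}(g_nZ\cap L).$$
By quasi-invariance $m(W)>0$.

**Step 3. Points of $W$ return infinitely often once the $g_j$ are added to $H$, which contradicts maximality.** Let $x\in W$. Then $g_nx\in L$, so $g_nx\in g_jZ$ for infinitely many $j$, that is, $g_j^{-1}g_nx\in Z\subset Y$. The right cosets $Kg_j^{-1}g_n$ are distinct for distinct $j$: if $Kg_i^{-1}g_n=Kg_j^{-1}g_n$, then $Kg_i^{-1}=Kg_j^{-1}$, and taking inverses gives $g_iK=g_jK$. Let $H'$ be the countable subgroup generated by $H\cup\{g_j:j\ge1\}$. Then $R_{H'}(x)$ is infinite for all $x\in W$, so $W\subset Y_{H'}$. Since $W\cap Y_H=\emptyset$ and $Y_H\subset Y_{H'}$, we get $m(Y_{H'})\ge s+m(W)>s$, a contradiction. So $m(Z)=0$. $\square$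

## 8. Writing the codes along the returns

*Proof of Theorem 3.* Fix $H$ as in Lemma 7, and let $\Gamma_\alpha$, $S$, $\rho$ be as in Section 4 for this $H$.

**Step 1. We remove a null set so that $H$ acts freely and all returns are infinite on what is left.** The sets $\mathrm{Fix}(h)$ $(e\ne h\in H)$ and $\{x\in Y:R_H(x)\text{ is finite}\}$ are $\mu$-negligible, by freeness and Lemma 7, and there are countably many of them. So they are all contained in one $\mu$-null set $B\in\mathrm{dom}(\mu)$. The set $HB$ is again $\mu$-null. Replacing $B$ by $HB$ we may assume that $B$ is $H$-invariant. Put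
$$E_0=HY\setminus B\in\mathrm{dom}(\mu).$$
Then $E_0$ is $H$-invariant. The group $H$ acts freely on $E_0$ in the strict sense, as $\mathrm{Fix}(h)\subset B$ for $h\neq e$. Since $Y\subset HY$, we have $Y\setminus E_0\subset B$, and so $\mu(E_0)\ge\mu(Y\setminus B)=\mu(Y)>0$.

Moreover $R_H(x)$ is infinite for every $x\in E_0$. Indeed, write $x=hy$ with $h\in H$, $y\in Y$. As $B$ is $H$-invariant and $x\notin B$, also $y\notin B$, so $R_H(y)$ is infinite. For $h'\in H$ we have $h'hy\in Y$ if and only if $K(h'h)\in R_H(y)$, so $R_H(hy)=R_H(y)h^{-1}$, which is infinite.

**Step 2. We number the return places.** Since $E_0\ne\emptyset$, there are infinitely many right cosets of $K$ in $H$. Enumerate them without repetition as $C_0,C_1,\dots$ and fix $c_n\in C_n$. For $x\in E_0$ the set $C_nx=Kc_nx$ is a $K$-orbit, hence contained in $Y$ or disjoint from $Y$. Let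
$$n_0(x)<n_1(x)<n_2(x)<\cdots$$
be the increasing enumeration of $\{n:C_nx\subset Y\}=\{n:c_nx\in Y\}$, which is infinite by Step 1. The functions $n_k:E_0\to\omega$ are $\mathrm{dom}(\mu)$-measurable: $n_k(x)=n$ means that $c_nx\in Y$ and that $c_ix\in Y$ for exactly $k$ indices $i<n$, and each condition $c_ix\in Y$ describes the set $c_i^{-1}(Y)$.

**Step 3. We define $U$.** Let $T$ be a selector of the $H$-orbits in $E_0$ and put
$$U=\bigcup\{C_{n_k(t)}t:\ t\in T,\ k\in\omega,\ z_{\rho(t)}(k)=1\}.$$
By the choice of the $n_k$ we have $U\subset Y$, and $U$ is $K$-invariant because $KC_n=C_n$. We claim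
$$c_{n_k(t)}t\in U\iff z_{\rho(t)}(k)=1\qquad(t\in T,\ k\in\omega).\tag{1}$$
The implication from right to left is clear. Conversely, let $c_{n_k(t)}t=ht'$ with $t'\in T$, $h\in C_{n_j(t')}$ and $z_{\rho(t')}(j)=1$. Then $t,t'$ lie in one $H$-orbit, so $t=t'$. Freeness on $E_0$ gives $c_{n_k(t)}=h\in C_{n_j(t)}$, so $n_k(t)=n_j(t)$ and $k=j$. Thus $z_{\rho(t)}(k)=1$.

Note that $U$ depends only on $\mu$, $\Gamma$, $K$, $Y$ and our choices, and not on any $\nu$.

**Step 4. If $U$ is measurable, the codes can be read measurably.** Let $\nu\in\mathcal M_\Gamma$ and suppose $U\in\mathrm{dom}(\nu)$. We shall show $\nu(Y)=0$, which proves the theorem. Define $f:E_0\to2^\omega$ by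
$$f(x)(k)=1\iff c_{n_k(x)}x\in U.$$
Since
$$\{x\in E_0:f(x)(k)=1\}=\bigcup_n\big(\{n_k=n\}\cap c_n^{-1}(U)\big)\in\mathrm{dom}(\nu),$$
the map $f$ is measurable from $\mathrm{dom}(\nu)$ to the Borel sets of $2^\omega$. For $h\in H$ let $f_h(x)=f(hx)$ on $E_0$. As $f_h^{-1}(A)=h^{-1}(f^{-1}(A))$, the maps $f_h$ are measurable too.

By (1), $f(t)=z_{\rho(t)}$ for $t\in T$. Given $x\in E_0$ there is $h\in H$ with $hx\in T$, and $\rho(hx)=\rho(x)$ because $\rho$ is $H$-invariant. So $f_h(x)=f(hx)=z_{\rho(hx)}=z_{\rho(x)}$. We have shown
$$\forall x\in E_0\ \ \exists h\in H:\quad f_h(x)=z_{\rho(x)}.\tag{2}$$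

**Step 5. Boundedness, used for all $f_h$ at once, makes high ranks negligible.** Let $m$ be a finite measure on $\mathrm{dom}(\nu)$ with the same null sets as $\nu$. For $h\in H$ let $\lambda_h(A)=m(f_h^{-1}(A))$ for Borel $A\subset2^\omega$; this is a finite Borel measure. Lemma 5 gives $\beta_h<\omega_1$ for each $\lambda_h$. Put $\beta=\sup_{h\in H}\beta_h$, which is less than $\omega_1$ since $H$ is countable. Then $D_\beta=\{z\in\mathrm{WO}:|z|\ge\beta\}$ is contained in a Borel set $A_h$ with $\lambda_h(A_h)=0$, for every $h\in H$. So
$$Q=\bigcup_{h\in H}f_h^{-1}(A_h)\in\mathrm{dom}(\nu)$$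
is $\nu$-null and contains $\bigcup_{h\in H}f_h^{-1}(D_\beta)$.

**Step 6. What is left has bounded rank, hence is null.** Let $x\in E_0$ with $\rho(x)\ge\beta$. Then $|z_{\rho(x)}|\ge\rho(x)\ge\beta$, so $z_{\rho(x)}\in D_\beta$, and $x\in Q$ by (2). Therefore $E_0\setminus Q$, which is in $\mathrm{dom}(\nu)$, is contained in $\{\rho<\beta\}\subset\Gamma_\beta S$. By Lemma 4, $\nu(E_0\setminus Q)=0$. Hence $\nu(E_0)=0$. Since $Y\setminus E_0\subset B$ and $B$ is $\mu$-null, hence $\nu$-null, we get $\nu(Y)=0$. $\blacksquare$

With this, Theorem 1 is proved as well.

**Remark 8.** Theorem 3 with $K=\{e\}$ gives more than Theorem 1. One and the same $V\subset X$ is nonmeasurable for every $\sigma$-finite $\nu$ with $\mathrm{dom}(\nu)\supset\mathrm{dom}(\mu)$, $\nu|_{\mathrm{dom}(\mu)}\ll\mu$ and $\nu(X)>0$ that is quasi-invariant merely under the fixed subgroup $\Gamma$ of cardinality $\omega_1$. Moreover, freeness was used only for elements of $\Gamma$: in Step 1 of Lemma 4 and in Step 1 above. So instead of freeness of $G$ it suffices that $G$ contains some uncountable subgroup acting freely with respect to $\mu$; take $\Gamma$ inside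 it.

## 9. Arbitrary sets $X$

**Theorem 9.** Let $(E,G)$ be a space with a transformation group, $\mu$ a $\sigma$-finite $G$-quasi-invariant measure on $E$, $G$ uncountable and acting freely in $E$ with respect to $\mu$. Let $X\subset E$ be arbitrary, not necessarily measurable. The following are equivalent:

1. there is $V\subset X$ nonmeasurable with respect to every $G$-quasi-invariant measure extending $\mu$;
2. no $G$-quasi-invariant measure $\nu$ extending $\mu$ satisfies $X\in\mathrm{dom}(\nu)$ and $\nu(X)=0$;
3. there is a countable $K\subset G$ such that $KX$ contains a set from $\mathrm{dom}(\mu)$ of positive $\mu$-measure.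

For example, the set $W$ of Section 2 contains no Lebesgue measurable set of positive measure, since such a set would be disjoint from $W+1$. But it satisfies condition 3 with $K$ the group of rational translations, because $\mathbb Q+W=\mathbb R$. So $W$ has a subset that no translation-quasi-invariant extension of Lebesgue measure measures, although $W$ itself is measurable for the extension of Example 2.

*Proof.* **(1)⇒(2): a null $X$ would make all its subsets measurable.** Suppose $\nu$ is a $G$-quasi-invariant extension with $\nu(X)=0$. Its completion is a measure on the sets $A\cup M$ with $A\in\mathrm{dom}(\nu)$ and $M$ contained in a $\nu$-null set. Since $g(A\cup M)=gA\cup gM$ and $g$ carries null sets to null sets, the completion is $G$-quasi-invariant. It extends $\mu$ and its domain contains every subset of $X$, so (1) fails.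

**(2)⇒(3): if (3) fails, we extend $\mu$ by declaring $X$ null.** Let $\mathcal J$ be the family of all subsets of sets $KX$ with $K\subset G$ countable. It is closed under countable unions (unite the countable sets $K$) and under each $g\in G$ (as $gKX=(gK)X$), so it is a $G$-invariant $\sigma$-ideal. Since (3) fails, every member of $\mathcal J\cap\mathrm{dom}(\mu)$ is $\mu$-null. For $A\in\mathrm{dom}(\mu)$ and $J\in\mathcal J$ put
$$\nu(A\triangle J)=\mu(A).$$

*Well defined.* If $A\triangle J=A'\triangle J'$, then $A\triangle A'=J\triangle J'\in\mathcal J\cap\mathrm{dom}(\mu)$, so $\mu(A\triangle A')=0$ and $\mu(A)=\mu(A')$.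

*Domain.* The sets $A\triangle J$ form a $\sigma$-algebra: $E\setminus(A\triangle J)=(E\setminus A)\triangle J$, and $\bigcup_n(A_n\triangle J_n)$ differs from $\bigcup_nA_n$ only by a subset of $\bigcup_nJ_n\in\mathcal J$. It is $G$-invariant because $g(A\triangle J)=gA\triangle gJ$.

*Countable additivity.* Let the sets $A_n\triangle J_n$ be pairwise disjoint. For $i\ne j$ a point of $A_i\cap A_j$ outside $J_i\cup J_j$ would lie in both $A_i\triangle J_i$ and $A_j\triangle J_j$. So $A_i\cap A_j\subset J_i\cup J_j$ is in $\mathcal J\cap\mathrm{dom}(\mu)$ and is $\mu$-null. Hence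
$$\nu\Big(\bigcup_n(A_n\triangle J_n)\Big)=\mu\Big(\bigcup_nA_n\Big)=\sum_n\mu(A_n)=\sum_n\nu(A_n\triangle J_n).$$

*Quasi-invariance.* $\nu(g(A\triangle J))=\mu(gA)$ is zero if and only if $\mu(A)=\nu(A\triangle J)$ is zero.

Taking $J=\emptyset$ we see that $\nu$ extends $\mu$. Taking $A=\emptyset$ and $J=X$ we see that $X\in\mathrm{dom}(\nu)$ and $\nu(X)=0$. So (2) fails.

**(3)⇒(1): we apply Theorem 3 to a saturated set and cut the result down to $X$.** Replacing $K$ by the subgroup it generates, we may assume that $K$ is a countable subgroup. Let $Y_0\subset KX$ with $Y_0\in\mathrm{dom}(\mu)$ and $\mu(Y_0)>0$. Put $Y=KY_0$. Then $Y\subset KX$ is $K$-invariant, belongs to $\mathrm{dom}(\mu)$, and has positive measure. Choose a subgroup $\Gamma$ of $G$ with $K\le\Gamma$ and $|\Gamma|=\omega_1$, and let $U\subset Y$ be the $K$-invariant set given by Theorem 3 for this $\Gamma$. Put $V=U\cap X\subset X$. Since $kU=U$ for $k\in K$,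
$$KV=\bigcup_{k\in K}(kU\cap kX)=\bigcup_{k\in K}(U\cap kX)=U\cap KX=U.$$
Let $\nu$ be a $G$-quasi-invariant extension of $\mu$ and suppose $V\in\mathrm{dom}(\nu)$. Then $U=\bigcup_{k\in K}k(V)\in\mathrm{dom}(\nu)$. But $\nu\in\mathcal M_\Gamma$ and $\nu(Y)=\mu(Y)>0$, which contradicts Theorem 3. $\blacksquare$

This is the place where the $K$-invariance of $U$ in Theorem 3 is used: it lets $V$, a possibly very thin part of $U$, recover all of $U$ under countably many transformations.

## 10. Four hypotheses that cannot be dropped

**Proposition 10.** (a) A group $G$ has the property "for every action of $G$ that is free with respect to a $\sigma$-finite $G$-quasi-invariant measure $\mu$, and every $\mu$-measurable $X$ with $\mu(X)>0$, there is a set $V$ as in Theorem 1" if and only if $G$ is uncountable.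

(b) In Theorem 1 none of the following four hypotheses can be dropped while the others are kept: uncountability of $G$, freeness, $\sigma$-finiteness of $\mu$, and $\mu(X)>0$.

*Proof.* In the first three examples below the measure is defined on all subsets of $E$. Such a measure, when quasi-invariant, is a quasi-invariant extension of itself for which every set is measurable, so no $V$ exists.

*Uncountability, and (a).* If $G$ is uncountable, the property is Theorem 1. If $G$ is countable, let it act on $E=G$ by left translations and let $\mu$ be the counting measure on all subsets. The action is free, $\mu$ is invariant and $\sigma$-finite, and with $X=E$ there is no $V$.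

*Freeness.* Let $G=\mathrm{Sym}(\mathbb N)$ act on $E=\mathbb N$ with the counting measure on all subsets, and let $X=\mathbb N$. Then $G$ is uncountable and $\mu$ is $\sigma$-finite and invariant. The action is not free with respect to $\mu$: a transposition and the identity agree on a nonempty set.

*$\sigma$-finiteness.* Let an uncountable group $G$ act on $E=G$ by left translations with the counting measure on all subsets, and let $X=E$. The action is free and $\mu$ is invariant, but $\mu$ is not $\sigma$-finite.

*$\mu(X)>0$.* If $\mu(X)=0$, the completion of $\mu$ is a $G$-quasi-invariant extension of $\mu$ that measures every subset of $X$, as in the proof of (1)⇒(2) in Theorem 9. So no $V$ exists, whatever the other data are. $\blacksquare$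

The quasi-invariance of $\mu$ itself is not on this list, and it plays a different role. Suppose $\mathrm{dom}(\mu)$ is $G$-invariant and some $G$-quasi-invariant measure $\nu$ extends $\mu$. For $Y\in\mathrm{dom}(\mu)$ and $g\in G$ we then have $\mu(gY)=\nu(gY)$ and $\mu(Y)=\nu(Y)$, so $\mu$ is $G$-quasi-invariant. Hence, if $\mathrm{dom}(\mu)$ is $G$-invariant but $\mu$ is not quasi-invariant, there are no $G$-quasi-invariant extensions at all, and the conclusion of Theorem 1 holds vacuously.
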